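# Extending a Fréchet differentiable norm from a subspace

## "Yes" for complemented subspaces, and the end of projections

Let $X$ be a separable reflexive Banach space, let $Y\subset X$ be a closed subspace, and suppose that $Y$ carries an equivalent norm $|\cdot|$ that is Fréchet differentiable away from the origin. Can $|\cdot|$ always be extended to an equivalent norm on the whole of $X$ that is Fréchet differentiable on $X\setminus\{0\}$?

The first guess is yes. Norms extend easily, separable reflexive spaces have plenty of smooth norms, and nothing visible stands in the way of having both at once. We test the guess where we can compute.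

**Conventions.** All spaces are real, and "subspace" means closed linear subspace. An **F‑norm** is an equivalent norm $p$ that is Fréchet differentiable at every $x\ne 0$: there is $p'(x)\in X^*$ with $p(x+u)-p(x)-p'(x)(u)=o(\|u\|)$ as $u\to0$. By homogeneity, differentiability at $x$ and at $\lambda x$ ($\lambda>0$) are the same thing, and $p'(\lambda x)=p'(x)$.

**Complemented subspaces.** Suppose $Q:X\to Y$ is a bounded linear projection onto $Y$, and let $q$ be an F‑norm on $\ker Q$ (any F‑norm of $X$, restricted). Put
$$N(x)=\bigl(|Qx|^2+q(x-Qx)^2\bigr)^{1/2}.$$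
This is a norm, and it is equivalent because $\|x\|\le\|Qx\|+\|x-Qx\|$. On $Y$ it equals $|\cdot|$. The square of an F‑norm is Fréchet differentiable everywhere (at $0$ with derivative $0$), so $N^2$ is Fréchet differentiable on $X$, and so is $N$ off $0$. This settles the case of finite-dimensional $X$, of Hilbert space $X$, of finite-dimensional $Y$ and of finite-codimensional $Y$, as soon as $X$ has one F‑norm.

**Where this stops.** The formula needs $Q$. By the complemented subspace theorem of Lindenstrauss and Tzafriri, a Banach space in which every closed subspace is complemented is isomorphic to a Hilbert space. The space $\ell_4$ is not: averaging over signs gives $\|\sum_{i\le n}\pm e_i\|_4^2=n^{1/2}$, while for a Hilbertian norm equivalent to $\|\cdot\|_4$ the average of the squared norms of $\sum_{i\le n}\pm e_i$ equals the sum of the $n$ squared norms, which is at least $cn$. So already the separable reflexive space $\ell_4$ has subspaces for which there is no projection to work with.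

**A second approach: extend, then smooth.** Extend $|\cdot|$ to some equivalent norm $\nu$ on $X$, then approximate $\nu$ by an F‑norm. Both steps are possible, as we shall prove. The trouble is that each one spoils something.

*The standard extension has corners on $Y$.* If $|y|\le C\|y\|$ on $Y$, the norm $\nu(x)=\inf_{y\in Y}(|y|+C\|x-y\|)$ extends $|\cdot|$ (Lemma 4 below). Take $X=\mathbb R^2$ with the Euclidean norm, $Y$ the first axis with the absolute value, and $C=2$. With $w=1-y$ and $0<|t|\le\sqrt3$, on $0\le w\le1$ we minimize $1-w+2\sqrt{w^2+t^2}$. The minimum is at $w=|t|/\sqrt3\le 1$, and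
$$\nu(1,t)=1-\tfrac{|t|}{\sqrt3}+\tfrac{4|t|}{\sqrt3}=1+\sqrt3\,|t| .$$
(For $w<0$ or $w>1$ the first term is $|1-w|\ge1-w$, and $1-w+2\sqrt{w^2+t^2}$ is convex in $w$ with that same minimum, so nothing smaller occurs.) Hence $\nu$ is not differentiable at $(1,0)\in Y$.

*Smoothing moves the values on $Y$.* A standard way to smooth a norm $p$ is to replace the dual norm $p^*$ by $\bigl((p^*)^2+\frac1mR^2\bigr)^{1/2}$ with a well-chosen norm $R$ on $X^*$. Take $p$ Euclidean on $\mathbb R^3$, $R(f)^2=f_1^2+2f_2^2+f_3^2$ and $Y=\operatorname{span}(e_1,e_2)$. The new norm has the value $(1+\frac1m)^{-1/2}$ at $e_1$ and $(1+\frac2m)^{-1/2}$ at $e_2$. No multiple of it extends the Euclidean norm of $Y$. Patching different norms together by a partition of unity would repair the values, but nothing then guarantees convexity.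

So there are two separate tasks: find an extension without corners at the points of $Y$, and then smooth it away from $Y$ with an error that dies out at $Y$, while keeping convexity. The guess turns out to be right, in a rather strong form.

## Statements: smooth extension and property (D)

For an equivalent norm $p$ on $X$, write $p^*$ for its dual norm, $p^*(f)=\sup\{f(x):p(x)\le1\}$.

**Property (D).** $X$ has property (D) if for every equivalent norm $p$ on $X$ and every $\eta>0$ there is an F‑norm $q$ on $X$ with $(1-\eta)p\le q\le(1+\eta)p$.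

For example, $\mathbb R$ has (D) because every norm on it is $t\mapsto c|t|$, an F‑norm. The letter stands for density of the F‑norms. A space with (D) has at least one F‑norm, and we shall see at the end that $\ell_1$ has none, so $\ell_1$ fails (D).

**LUR.** A norm $R$ on $X^*$ is locally uniformly rotund (LUR) if $2R(f)^2+2R(f_k)^2-R(f+f_k)^2\to0$ implies $f_k\to f$ in norm.

For a Hilbertian norm the displayed quantity is exactly $R(f-f_k)^2$, so it is LUR. The $\ell_1$ norm on $\mathbb R^2$ is not: with $f=(1,0)$ and $f_k=(0,1)$ the quantity is $2+2-4=0$.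

**Theorem A.** If $X$ is separable and reflexive, $Y\subset X$ is a closed subspace and $|\cdot|$ is an F‑norm on $Y$, then there is an F‑norm on $X$ whose restriction to $Y$ is $|\cdot|$.

**Theorem B.** For a Banach space $X$ the following are equivalent.

1. $X$ has (D).
2. For every closed subspace $Y$, every F‑norm $|\cdot|$ on $Y$, every equivalent norm $\nu$ on $X$ with $\nu|_Y=|\cdot|$, and every $\varepsilon'>0$, there is an F‑norm $N$ on $X$ with $N|_Y=|\cdot|$ and $(1-\varepsilon')\nu\le N\le(1+\varepsilon')\nu$. (Smooth extensions exist and are dense among all extensions.)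

Both hold if $X$ has an equivalent norm with LUR dual norm. In particular they hold if $X^*$ is separable, or if $X$ is any reflexive space, separable or not.

**Corollary C.** For separable $X$ the following are equivalent: (a) $X^*$ is separable; (b) every F‑norm on every subspace of $X$ extends to an F‑norm on $X$; (c) some F‑norm on some subspace of $X$ extends to an F‑norm on $X$.

## Šmulyan's test and other tools

The first tool turns differentiability of a norm into norm convergence of functionals. It is Theorem I.1.4 in Deville–Godefroy–Zizler, *Smoothness and Renormings in Banach Spaces*. We prove it, since one half of its proof will come back.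

**Lemma 1 (Šmulyan's test).** Let $p$ be an equivalent norm and $p(x)=1$. Then $p$ is Fréchet differentiable at $x$ iff $\|f_k-g_k\|\to0$ whenever $p^*(f_k),p^*(g_k)\le1$ and $f_k(x)\to1$, $g_k(x)\to1$. In that case $f_k\to p'(x)$ in norm whenever $p^*(f_k)\le1$ and $f_k(x)\to1$.

*Proof.* Let $p$ be Fréchet differentiable at $x$ with derivative $f$. Given $\alpha>0$ there is $\beta>0$ with $p(x+u)\le1+f(u)+\alpha\beta$ whenever $p(u)=\beta$. If $p^*(f_k)\le1$ and $f_k(x)\to1$, then $f_k(x)+f_k(u)\le p(x+u)$, so $(f_k-f)(u)\le\alpha\beta+1-f_k(x)$ for all $u$ with $p(u)=\beta$. Hence $p^*(f_k-f)\le\alpha+(1-f_k(x))/\beta$, and the limsup is at most $\alpha$. As $\alpha$ was arbitrary, $f_k\to f$; the same holds for $g_k$.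

Conversely, assume the condition on sequences, and pick by Hahn–Banach $f$ with $p^*(f)=1=f(x)$. For each $u$ with $x+u\neq0$ pick $f_u$ with $p^*(f_u)=1$ and $f_u(x+u)=p(x+u)$. Since $f(x+u)\le p(x+u)$ and $f_u(x)\le1$,
$$0\le p(x+u)-1-f(u)=f_u(x)+f_u(u)-1-f(u)\le(f_u-f)(u).$$
Also $f_u(x)=p(x+u)-f_u(u)\to1$ as $u\to0$. By the condition (with $g_k=f$), $f_u\to f$ in norm along every sequence $u_k\to 0$, so the right-hand side is $o(\|u\|)$. $\square$

**Lemma 2.** An F‑norm $p$ is $C^1$ on $X\setminus\{0\}$.

*Proof.* Let $x_k\to x\ne0$; by homogeneity we may assume $p(x)=1$. The functionals $f_k=p'(x_k)$ satisfy $p^*(f_k)\le1$ (as $p$ is $1$-Lipschitz for itself) and $f_k(x_k)=p(x_k)$ (homogeneity). So $f_k(x)=p(x_k)+f_k(x-x_k)\to1$, and $f_k\to p'(x)$ by Lemma 1. $\square$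

We also use these textbook facts.

* An equivalent norm on $X^*$ is the dual norm of an equivalent norm on $X$ iff it is weak\*-lower semicontinuous (lsc), that is, iff its unit ball is weak\*-closed. If $X$ is reflexive, every equivalent norm on $X^*$ is of this kind, because closed convex sets are weakly closed.
* For a seminorm $\rho$, the inequality $\rho(f+g)\le\rho(f)+\rho(g)$ gives
$$2\rho(f)^2+2\rho(g)^2-\rho(f+g)^2\ge(\rho(f)-\rho(g))^2\ge0. \tag{1}$$
* **Michael's selection theorem.** Let $S$ be a metric space, $E$ a Banach space, and $\Psi$ a map that assigns to each $f\in S$ a nonempty closed convex set $\Psi(f)\subset E$. If $\Psi$ is lower semicontinuous, meaning that $\{f:\Psi(f)\cap O\ne\emptyset\}$ is open for every open $O\subset E$, then there is a continuous $s_0:S\to E$ with $s_0(f)\in\Psi(f)$ for all $f$.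

Lower semicontinuity says that a value cannot suddenly shrink as we move away from $f$. On $S=\mathbb R$, the map $\Psi(0)=\{0\}$, $\Psi(t)=[-1,1]$ for $t\ne0$ is lower semicontinuous. The map $\Psi(0)=[-1,1]$, $\Psi(t)=\{\operatorname{sign}t\}$ for $t\neq0$ is not: $O=(-\frac12,\frac12)$ meets $\Psi(0)$ and no other value. It has no continuous selection.

## Property (D) from LUR dual norms

This section provides the smooth norms that serve as raw material.

**Lemma 3.** (i) If $X$ has an equivalent norm whose dual norm $R$ is LUR, then $X$ has (D). (ii) If $X^*$ is separable, or if $X$ is reflexive, such a norm exists.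

*Proof of (i).* Let $p$ be an equivalent norm, and let $R\le Cp^*$. For $m\in\mathbb N$ put $r_m=\bigl((p^*)^2+\frac1mR^2\bigr)^{1/2}$. This is an equivalent weak\*-lsc norm on $X^*$, so $r_m=q_m^*$ for an equivalent norm $q_m$ on $X$. From $p^*\le q_m^*\le(1+C^2/m)^{1/2}p^*$ we get
$$(1+C^2/m)^{-1/2}p\le q_m\le p ,$$
so $q_m$ is as close to $p$ as we like for large $m$.

To see that $q_m$ is an F‑norm, let $q_m(x)=1=f(x)=q_m^*(f)$, $q_m^*(f_k)\le1$ and $f_k(x)\to1$. Then $q_m^*(f+f_k)\ge(f+f_k)(x)\to2$, so
$$2q_m^*(f)^2+2q_m^*(f_k)^2-q_m^*(f+f_k)^2\to0 ,$$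
being nonnegative by (1) and at most $4-q_m^*(f+f_k)^2$. This expression is the sum of the same expression for $p^*$ and of $\frac1m$ times the same expression for $R$. Both are nonnegative by (1), so the one for $R$ tends to $0$, and $f_k\to f$ since $R$ is LUR. All sequences in Šmulyan's test thus converge to the same $f$, and $q_m$ is Fréchet differentiable at $x$.

*Proof of (ii), $X^*$ separable.* (Then $X$ is separable; the case $X=\{0\}$ is trivial.) Let $\|\cdot\|$ be the dual norm on $X^*$. Take finite-dimensional subspaces $F_1\subset F_2\subset\cdots$ with dense union in $X^*$, and $(x_n)_{n\ge1}$ dense in the unit sphere $S_X$. Put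
$$R(f)^2=\|f\|^2+\sum_{n\ge1}2^{-n}\operatorname{dist}(f,F_n)^2+\sum_{n\ge1}2^{-n}f(x_n)^2 .$$
This is an $\ell_2$-sum of seminorms, so $R$ is a norm, and $\|f\|^2\le R(f)^2\le3\|f\|^2$. Each summand is the square of a weak\*-lsc seminorm. For the distances: $\{\operatorname{dist}(\cdot,F_n)\le r\}=F_n+rB_{X^*}$ (the distance to a finite-dimensional space is attained), which is the sum of a weak\*-closed set and a weak\*-compact set, hence weak\*-closed. So $R$ is weak\*-lsc, and it is an equivalent dual norm.

It is LUR. Suppose $2R(f)^2+2R(f_k)^2-R(f+f_k)^2\to0$. This is a weighted sum, with positive weights, of the corresponding expressions for the single seminorms, and all of these are nonnegative by (1). So each tends to $0$, and by (1) we have $\rho(f_k)\to\rho(f)$ for each single seminorm $\rho$. For $\rho=|\langle\cdot,x_n\rangle|$ the expression equals $(f-f_k)(x_n)^2$. We conclude: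

* $\|f_k\|\to\|f\|$, so $(f_k)$ is bounded;
* $f_k(x_n)\to f(x_n)$ for all $n$, so by boundedness and density $f_k\to f$ weak\*;
* $\operatorname{dist}(f_k,F_n)\to\operatorname{dist}(f,F_n)$ for all $n$.

Given $\alpha>0$, choose $n$ with $\operatorname{dist}(f,F_n)<\alpha$. For all large $k$, $f_k$ is within $\alpha$ of a point of $F_n$, and these points stay in a bounded, hence totally bounded, subset of $F_n$. As $\alpha$ is arbitrary, $\{f_k\}$ is totally bounded, so it is relatively norm compact. Every norm limit of a subsequence must be the weak\* limit $f$, so $f_k\to f$ in norm.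

*Proof of (ii), $X$ reflexive.* Then $X^*$ is reflexive, hence weakly compactly generated, and so it has an equivalent LUR norm (Troyanski, Studia Math. 37 (1971)). By reflexivity this is a dual norm. $\square$

If $X$ is separable and reflexive, then $X^*$ is separable, since its dual $X^{**}=X$ is. So Theorem A needs only the case of separable $X^*$, which we proved by hand.

**Lemma 4.** Any equivalent norm $|\cdot|$ on $Y$ extends to an equivalent norm on $X$.

*Proof.* Let $a\|y\|\le|y|\le C\|y\|$ on $Y$ with $a,C>0$, and put $\nu(x)=\inf_{y\in Y}(|y|+C\|x-y\|)$. This is a seminorm. Taking $y=0$ gives $\nu(x)\le C\|x\|$, and $|y|+C\|x-y\|\ge a\|y\|+C\|x-y\|\ge\min(a,C)\|x\|$ gives $\nu(x)\ge\min(a,C)\|x\|$. If $x\in Y$, taking $y=x$ gives $\nu(x)\le|x|$, and $|y|+C\|x-y\|\ge|y|+|x-y|\ge|x|$ gives $\nu(x)\ge|x|$. $\square$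

**What remains.** Theorem A follows from Theorem B, (1)⇒(2): Lemma 3 gives (D), Lemma 4 gives $\nu$, and we may take $\varepsilon'=\frac12$. The last two sentences of Theorem B are Lemma 3 together with the equivalence. The implication (2)⇒(1) is the case $Y=\{0\}$ of (2). For (1)⇒(2), the case $Y=\{0\}$ is (D) itself, and if $Y=X$ we take $N=\nu$.

**Standing assumptions from now on.** $X$ has (D), $\{0\}\ne Y\ne X$, $|\cdot|$ is an F‑norm on $Y$, $\nu$ is an equivalent norm on $X$ with $\nu|_Y=|\cdot|$, and $0<\varepsilon\le\frac12$, $\delta>0$ are fixed. We put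
$$d(x)=\inf_{y\in Y}\nu(x-y)\le\nu(x),$$
a seminorm that vanishes exactly on $Y$, with $d(y+u)=d(u)$ for $y\in Y$.

## A continuous choice of Hahn–Banach extensions

Let $S=\{f\in Y^*:|f|^*=1\}$, so that $|y|=\sup_{f\in S}f(y)$. If we extend each $f\in S$ to some $s(f)\in X^*$, with bounded norms, and with $s(-f)=-s(f)$, then
$$N_0(x)=\sup_{f\in S}s(f)(x)$$
is a seminorm on $X$ that extends $|\cdot|$. In the complemented case one can take $s(f)=f\circ Q$, giving $N_0=|Q\,\cdot|$. For which $s$ is $N_0$ differentiable at the points of $Y$?

An arbitrary choice will not do. Let $X=\mathbb R^3=\{(y,t):y\in\mathbb R^2,\ t\in\mathbb R\}$, $Y=\mathbb R^2\times\{0\}$ with the Euclidean norm $|y|$, and $\nu(y,t)=|y|+|t|$. For $f=(\cos\theta,\sin\theta)$ put $s(f)=(f,b(\theta))$ with $b=1$ on $[0,\pi)$ and $b=-1$ on $[\pi,2\pi)$. This is odd, and $\nu^*(s(f))=\max(|f|,|b|)=1$, so these are norm-preserving extensions. Yet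
$$N_0(e_1,t)=\sup_\theta(\cos\theta+b(\theta)t)=1+|t| :$$
the value $1+|t|$ is an upper bound, attained at $\theta=0$ if $t\ge0$, and approached as $\theta\uparrow2\pi$ if $t<0$. There is a corner at $e_1$, caused by the jump of $b$ at $\theta=0$. The remedy is to choose $s$ norm continuous. A linear $s$ is too much to ask for: if $s:Y^*\to X^*$ is bounded, linear and satisfies $s(f)|_Y=f$, then for reflexive $X$ the adjoint $s^*:X\to Y$ is a projection onto $Y$. But a nonlinear continuous choice always exists, by Michael's theorem, at the price of letting the norms grow to $1+\varepsilon$.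

**Proposition 5.** There is a norm $P$ on $X$ with $P|_Y=|\cdot|$ and $(1-\varepsilon)\nu\le P\le(1+\varepsilon)\nu$ that is Fréchet differentiable at every point of $Y\setminus\{0\}$.

**Step 1: selecting the extensions continuously.** Give $S$ the norm metric. For $f\in S$ let $\Psi(f)$ be the norm closure of
$$\{g\in X^*:g|_Y=f,\ \nu^*(g)<1+\varepsilon\}.$$
By Hahn–Banach there is an extension with $\nu^*(g)=|f|^*=1$, so $\Psi(f)$ is nonempty; it is closed and convex. Every $g\in\Psi(f)$ satisfies $g|_Y=f$ and $\nu^*(g)\le1+\varepsilon$.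

The map $\Psi$ is lower semicontinuous. Let $O$ be open and $\Psi(f)\cap O\ne\emptyset$. Since $O$ is open, it already meets the set before closure: there is $g\in O$ with $g|_Y=f$ and $\nu^*(g)<1+\varepsilon$. For $f'\in S$, extend $f'-f$ by Hahn–Banach to $e\in X^*$ with $\nu^*(e)=|f'-f|^*$. Then $(g+e)|_Y=f'$, and once $|f'-f|^*$ is small we have $g+e\in O$ and $\nu^*(g+e)\le\nu^*(g)+|f'-f|^*<1+\varepsilon$. So $g+e\in\Psi(f')\cap O$. This is where the strict inequality is used.

Michael's theorem gives a norm-continuous $s_0:S\to X^*$ with $s_0(f)\in\Psi(f)$. Put $s(f)=\frac12\bigl(s_0(f)-s_0(-f)\bigr)$. Then $s$ is norm continuous and odd, $s(f)|_Y=\frac12(f-(-f))=f$, and $\nu^*(s(f))\le1+\varepsilon$.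

**Step 2: the seminorm $N_0$ is differentiable at the points of $Y\setminus\{0\}$.** Let $N_0(x)=\sup_{f\in S}s(f)(x)$. As $S=-S$ and $s$ is odd, $N_0$ is a seminorm; $N_0\le(1+\varepsilon)\nu$, and $N_0=|\cdot|$ on $Y$. By homogeneity it is enough to treat $y\in Y$ with $|y|=1$. Let $f_y\in S$ be the derivative of $|\cdot|$ at $y$, so $f_y(y)=1$. We show that $N_0'(y)=s(f_y)$, following the second half of the proof of Lemma 1.

For $0\ne u\in X$ choose $f_u\in S$ with $s(f_u)(y+u)\ge N_0(y+u)-\nu(u)^2$. On one side, $N_0(y+u)\ge s(f_y)(y+u)=1+s(f_y)(u)$. On the other side, $s(f_u)(y)=f_u(y)\le1$. As $N_0(y)=1$,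
$$0\le N_0(y+u)-N_0(y)-s(f_y)(u)\le\bigl(s(f_u)-s(f_y)\bigr)(u)+\nu(u)^2. \tag{2}$$
Moreover, as $u\to0$,
$$1\ge f_u(y)=s(f_u)(y+u)-s(f_u)(u)\ge N_0(y+u)-\nu(u)^2-(1+\varepsilon)\nu(u)\to1 .$$
The norm $|\cdot|$ is Fréchet differentiable at $y$, so Šmulyan's test **in $Y$** gives $f_u\to f_y$ in norm. Since $s$ is norm continuous, $s(f_u)\to s(f_y)$ in norm, and the right-hand side of (2) is $o(\nu(u))$.

**Step 3: from a seminorm to a norm close to $\nu$.** Put $P=\max(N_0,(1-\varepsilon)\nu)$. Then $(1-\varepsilon)\nu\le P\le(1+\varepsilon)\nu$, so $P$ is an equivalent norm. For $y\in Y\setminus\{0\}$ we have $N_0(y)=|y|=\nu(y)>(1-\varepsilon)\nu(y)$. Hence $P(y)=|y|$, and by continuity $P=N_0$ near $y$, so $P$ is Fréchet differentiable at $y$. $\square$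

**Example.** Let $X=\mathbb R^2$, $\nu(s,t)=|s|+|t|$, and $Y$ the first axis with the absolute value. Here $S=\{\pm1\}$ and $d(s,t)=|t|$. Extending $\pm1$ to $(\pm1,0)$ gives $N_0(s,t)=|s|$ and $P(s,t)=\max\bigl(|s|,(1-\varepsilon)(|s|+|t|)\bigr)$. The corner of $\nu$ at $(1,0)$ is gone. But there are corners off $Y$, where $\varepsilon|s|=(1-\varepsilon)|t|>0$, and also on the second axis. These must be removed next.

## The corridor $P\le N\le P+O(d^2)$ and tangent lines of a parabola

We now want to smooth $P$ off $Y$ and to keep what we have at $Y$. If a norm $N$ satisfies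
$$P\le N\le P+K\,\frac{d^2}{P}$$
with a constant $K$, then at the points of $Y$ everything is automatic: $N=P$ on $Y$, and at $y+u$ the difference $N-P$ is $O(\nu(u)^2)$, so $N$ is Fréchet differentiable wherever $P$ is. In terms of unit balls, we need a smooth body inside a corridor between $\{P+4\delta d^2\le1\}$ and $\{P\le1\}$. In the example above, near $(1,0)$ the corridor lies between $s=1-4\delta t^2$ and $s=1$.

Applying (D) once, to $P$ or to $P+\delta d^2$ in some form, cannot work directly: it leaves an error of fixed relative size, and the corridor has width zero at $Y$. But at distance about $t$ from $Y$ the corridor has width about $\delta t^2$, so an approximation with error a small multiple of $\delta t^2$ is good enough there. The problem is to combine the approximations at the different scales $t_n=2^{-n}$ without losing convexity. What makes this possible is that a parabola is the upper envelope of its tangent lines: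
$$d^2=\sup_{t\ge0}\,(2td-t^2).$$
So each of the convex sets $\{P+2\delta td\le1+\delta t^2\}$ contains $\{P+\delta d^2\le1\}$. The left-hand side is a norm, to which (D) applies, and the error we may commit is governed by $\delta t^2$. An intersection of convex sets is convex, so convexity costs nothing. Two points need care. First, the tangent lines must have slack, to absorb the error of (D); this is why the inner body will be $\{P+4\delta d^2\le1\}$. Second, an intersection of infinitely many smooth bodies has corners; instead of intersecting, we add up smooth convex functions $h_n$, each of which vanishes except very near or beyond its own face.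

**The data.** For $n\ge0$ let $t_n=2^{-n}$, $c_n=\delta t_n^2$, $\sigma_n=c_n/2$. The function $P+2\delta t_nd$ is an equivalent norm, at most $(1+\varepsilon+2\delta)\nu$. Apply (D) to it with $\eta=\dfrac{c_n}{8(1+\varepsilon+2\delta)}$. We get an F‑norm $p_n$ on $X$ with
$$|p_n-(P+2\delta t_nd)|\le\tfrac{c_n}8\,\nu\ \text{ on }X,\quad\text{so}\quad|p_n(x)-P(x)-2\delta t_nd(x)|\le\tfrac{c_n}4\ \text{ if }\nu(x)\le2. \tag{3}$$
Let
$$h_n(\tau)=\Bigl(\frac{(\tau-1+\sigma_n)_+}{\sigma_n}\Bigr)^2 .$$
This function is convex, nondecreasing and $C^1$, it vanishes on $(-\infty,1-\sigma_n]$, and $h_n(\tau)\le1$ iff $\tau\le1$. Define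
$$\mathcal S(x)=\sum_{n\ge0}h_n\bigl(p_n(x)-c_n\bigr)\in[0,\infty],\qquad B=\{x:\mathcal S(x)\le1\}.$$
Each term is convex (a convex nondecreasing function of a convex function), even and continuous. So $\mathcal S$ is convex and even, and it is lower semicontinuous as a supremum of continuous partial sums. Also $\mathcal S(0)=0$, because $-c_n\le1-\sigma_n$. Hence $B$ is closed, convex and symmetric.

**Lemma 6.** $\{P+4\delta d^2\le1\}\subset\{\mathcal S=0\}\subset B\subset\{P\le1\}$.

*Proof.* The middle inclusion is clear. If $x\in B$, then every term of $\mathcal S(x)$ is at most $1$, so $p_n(x)\le1+c_n$ for all $n$. By (3), $p_n(x)\to P(x)$ as $n\to\infty$, so $P(x)\le1$.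

Now let $P(x)+4\delta d(x)^2\le1$. Then $\nu(x)\le P(x)/(1-\varepsilon)\le2$, so the second form of (3) applies. From $(2d-\frac t2)^2\ge0$ we have $2td-\frac{t^2}4\le4d^2$. Therefore
$$p_n(x)\le P(x)+2\delta t_nd(x)+\tfrac{c_n}4=P(x)+\delta\Bigl(2t_nd(x)-\tfrac{t_n^2}4\Bigr)+\tfrac{c_n}2\le1+\tfrac{c_n}2=1+c_n-\sigma_n .$$
So $p_n(x)-c_n\le1-\sigma_n$, and every term of $\mathcal S(x)$ vanishes. $\square$

This is the bookkeeping of $c_n$: a quarter pays for the tangent line, a quarter for the error of (D), and a half for $\sigma_n$.

By Lemma 6, $B$ is bounded and is a neighborhood of $0$. Let $N$ be its Minkowski functional. It is an equivalent norm on $X$, and $B=\{N\le1\}$ since $B$ is closed.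

**Lemma 7.** For $x\ne0$,
$$P(x)\le N(x)\le P(x)+\frac{4\delta d(x)^2}{P(x)}\le(1+16\delta)P(x).$$

*Proof.* The first inequality is $B\subset\{P\le1\}$. For the second, let $\lambda=P(x)+4\delta d(x)^2/P(x)$, so $\lambda\ge P(x)$. Then
$$P(x/\lambda)+4\delta d(x/\lambda)^2=\frac{P(x)}\lambda+\frac{4\delta d(x)^2}{\lambda^2}\le\frac{P(x)}\lambda+\frac{4\delta d(x)^2}{\lambda P(x)}=1 ,$$
so $x/\lambda\in B$ by Lemma 6, that is, $N(x)\le\lambda$. The last inequality holds because $d\le\nu\le P/(1-\varepsilon)\le2P$. $\square$

## Differentiability of $N$ on $Y$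

Here we collect what the corridor gives at once.

**The restriction.** Since $d=0$ on $Y$, Lemma 7 gives $N|_Y=P|_Y=|\cdot|$.

**The distance to $\nu$.** By Lemma 7 and Proposition 5,
$$(1-\varepsilon)\nu\le P\le N\le(1+16\delta)(1+\varepsilon)\nu. \tag{4}$$
Given $\varepsilon'>0$, choose $\varepsilon=\min(\frac12,\frac{\varepsilon'}3)$ and $\delta=\frac\varepsilon{16}$. Then $(1+16\delta)(1+\varepsilon)=1+2\varepsilon+\varepsilon^2\le1+\frac52\varepsilon\le1+\varepsilon'$, and (4) gives $(1-\varepsilon')\nu\le N\le(1+\varepsilon')\nu$.

**Differentiability at $y\in Y\setminus\{0\}$.** We have $N(y)=P(y)$ and $d(y+u)=d(u)\le\nu(u)$, so by Lemma 7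
$$0\le N(y+u)-P(y+u)\le\frac{4\delta\,\nu(u)^2}{P(y+u)}=o(\nu(u)).$$
Since $P$ is Fréchet differentiable at $y$ by Proposition 5, so is $N$, with the same derivative.

## Differentiability of $N$ off $Y$

**Proposition 8.** $N$ is Fréchet differentiable at each point of $X\setminus Y$.

By homogeneity let $x_0\notin Y$ with $N(x_0)=1$. Then $x_0\in B$, so $P(x_0)\le1$ and $\nu(x_0)\le2$. As $Y$ is closed, $d(x_0)>0$.

**Step 1: a boundary point of $B$ off $Y$ satisfies $P(x_0)<1$.** This strict inequality is what will make $\mathcal S$ locally a finite sum. Since $x_0\in B$, $p_n(x_0)\le1+c_n$ for all $n$. With (3),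
$$P(x_0)\le p_n(x_0)-2\delta t_nd(x_0)+\tfrac{c_n}4\le1+\delta\Bigl(\tfrac54t_n^2-2t_nd(x_0)\Bigr).$$
For $n$ so large that $t_n<\frac85d(x_0)$, the bracket is negative. So $P(x_0)<1$, and hence $\nu(x_0)\le2P(x_0)<2$.

**Step 2: $\mathcal S$ is a finite sum of $C^1$ functions near $x_0$.** By Step 1 and continuity there are $\kappa>0$ and an open ball $U$ around $x_0$, disjoint from $Y$ (so $0\notin U$), on which $P\le1-\kappa$ and $\nu\le2$. On $U$ we have $d\le\nu\le2$, and (3) gives
$$p_n\le1-\kappa+4\delta t_n+\tfrac{c_n}4\le1\qquad\text{for all }n\ge n_1,$$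
with some $n_1$. For these $n$, $p_n-c_n\le1-c_n\le1-\sigma_n$ on $U$, so the $n$-th term of $\mathcal S$ vanishes on $U$. The other, finitely many, terms are $C^1$ on $U$: $h_n$ is $C^1$, and $p_n$ is $C^1$ off $0$ by Lemma 2. Thus $\mathcal S\in C^1(U)$.

**Step 3: in $U$, the unit sphere of $N$ lies in the level set $\{\mathcal S=1\}$.** Let $z\in U$ with $N(z)=1$. Then $z\in B$, so $\mathcal S(z)\le1$. If $\mathcal S(z)<1$, then by continuity of $\mathcal S$ on $U$ a whole neighborhood of $z$ lies in $B$. It contains $(1+\theta)z$ for some $\theta>0$, so $N(z)\le1/(1+\theta)<1$, a contradiction. So $\mathcal S(z)=1$.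

**Step 4: the derivative of $\mathcal S$ in the radial direction is not zero.** The function $\mathcal S$ is convex and finite on the segment $[0,x_0]\subset B$, and $\mathcal S(x_0)=1$ by Step 3. So
$$\mathcal S'(x_0)(-x_0)\le\mathcal S(0)-\mathcal S(x_0)=-1,\qquad\text{that is,}\qquad\mathcal S'(x_0)(x_0)\ge1 .$$

**Step 5: the implicit function theorem.** The map $(x,\lambda)\mapsto\mathcal S(x/\lambda)$ is $C^1$ near $(x_0,1)$, has the value $1$ there, and its $\lambda$-derivative at that point is $-\mathcal S'(x_0)(x_0)\ne0$. So for $x$ near $x_0$ the equation $\mathcal S(x/\lambda)=1$ has a unique solution $\lambda$ near $1$, and this $\lambda$ is a $C^1$ function of $x$. On the other hand, for $x$ near $x_0$ the number $N(x)$ is near $1$, and $z=x/N(x)$ lies in $U$ and has $N(z)=1$. By Step 3, $\mathcal S(x/N(x))=1$. So $\lambda=N(x)$ is that solution, and $N$ is $C^1$ near $x_0$. $\square$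

Thus $N$ is an F‑norm on $X$ with $N|_Y=|\cdot|$ and, for $\varepsilon,\delta$ chosen as above, $(1-\varepsilon')\nu\le N\le(1+\varepsilon')\nu$. This proves Theorem B, (1)⇒(2), and with it Theorem A. $\blacksquare$

## Separable spaces: exactly those with separable dual

We prove Corollary C. Let $X$ be separable; if $X=\{0\}$ everything is trivial.

**(a)⇒(b).** If $X^*$ is separable, Lemma 3 gives (D). An F‑norm on a subspace extends to an equivalent norm $\nu$ by Lemma 4, and Theorem B replaces $\nu$ by an F‑norm with the same restriction.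

**(b)⇒(c).** Apply (b) to a one-dimensional subspace with its usual norm.

**(c)⇒(a).** From (c) we use only that $X$ has an F‑norm $p$. By Lemma 2 the map $x\mapsto p'(x)$ is norm-to-norm continuous on the sphere $\{p=1\}$, which is separable. So its range $D\subset X^*$ is norm separable. Now let $f$ be a functional with $p^*(f)=1$ that attains its norm: $f(x)=1=p(x)$ for some $x$. For all $u$ we have $f(u)=f(x+u)-1\le p(x+u)-p(x)$. Replacing $u$ by $\tau u$, dividing by $\tau>0$ and letting $\tau\downarrow0$ gives $f(u)\le p'(x)(u)$ for all $u$, so $f=p'(x)\in D$. Hence all norm-attaining functionals lie in the separable set $\{\tau g:\tau\ge0,\ g\in D\}$. By the Bishop–Phelps theorem the norm-attaining functionals are dense in $X^*$, so $X^*$ is separable. $\blacksquare$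

In particular, if $X$ is separable with nonseparable dual, for instance $X=\ell_1$ with $X^*=\ell_\infty$, then no F‑norm on any subspace extends to an F‑norm on $X$, not even the usual norm of a line. So for separable spaces, separability of $X^*$ is exactly the range of validity of the positive answer.
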